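\title{Unramified null curves in the quadric threefold}

\begin{abstract}
A null curve in the smooth quadric threefold $Q^3\subset\mathbf{CP}^4$ is a holomorphic curve whose tangent lines lie in $Q^3$; it is unramified if it is an immersion. We prove that every compact Riemann surface $M$ has an unramified null curve $M\to Q^3$. An unramified null curve determines a theta characteristic on $M$, and for genus $g\ge1$ every theta characteristic on $M$ arises in every degree $d\ge 56g+6$. In the other direction, an unramified null curve that is not a line has degree at least $\mathrm{gon}(M)+3$. The construction perturbs a degenerate pair of spinors with exact products. Its key step is the joint surjectivity of two period maps and several evaluation maps, which we deduce from the Wronskian of a multivalued section obtained by solving a $\bar\partial$-equation.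
\end{abstract}

\section{The question and the answer}

Let $W\cong\mathbf C^5$ carry a nondegenerate symmetric complex bilinear form $\langle\cdot,\cdot\rangle$, and let
\[
Q^3=\{[p]\in\mathbf P(W)\cong\mathbf{CP}^4 : \langle p,p\rangle=0\}
\]
be the associated smooth quadric threefold. Let $M$ be a compact Riemann surface. A nonconstant holomorphic map $\gamma\colon M\to Q^3$ is a \emph{null curve} if every local holomorphic lift $f\colon U\to W\setminus\{0\}$ satisfies
\[
\langle f,f\rangle=0,\qquad \langle f',f'\rangle=0,
\]
where the prime is the derivative in a local coordinate $z$. It is \emph{unramified} if it is an immersion, that is, $f\wedge f'\ne0$ everywhere. Differentiating $\langle f,f\rangle=0$ gives $\langle f,f'\rangle=0$, so at a point where $f\wedge f'\neq0$ the vectors $f,f'$ span a totally isotropic plane: the tangent line of the curve is a \emph{null line}, a line contained in $Q^3$.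

These conditions do not depend on the choices. Changing the coordinate multiplies $f'$ by a nonvanishing function. If $h$ is a nonvanishing holomorphic function, then $\langle hf,hf\rangle=h^2\langle f,f\rangle$ and $hf\wedge(hf)'=h^2f\wedge f'$; when $\langle f,f\rangle=\langle f,f'\rangle=0$, also $\langle(hf)',(hf)'\rangle=h^2\langle f',f'\rangle$. The \emph{degree} of $\gamma$ is $\deg\gamma^*\mathcal O(1)$. Let $\mathcal M_d(g)$ denote the moduli space of unramified null curves of degree $d$ and genus $g$.

\medskip
\noindent\textbf{Question} \cite{book}. Does every compact Riemann surface $M$ have an unramified null curve $\gamma\colon M\to Q^3$?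
\medskip

Without the word ``unramified'' the question is trivial: compose a nonconstant meromorphic function $M\to\mathbf P^1$ with the inclusion of a null line. If $g\ge1$ such a curve is always ramified, since an unramified map $M\to\mathbf P^1$ is a covering of a simply connected surface, hence an isomorphism. For rational curves the following is known: $\mathcal M_1(0)=\mathbf P^3$; $\mathcal M_d(0)=\varnothing$ for $d=2,3,5,7$; $\mathcal M_4(0)$ and $\mathcal M_6(0)$ are nonempty; and $\mathcal M_d(0)\ne\varnothing$ for all $d\ge8$. So for $g=0$ some small degrees are obstructed while large ones are not.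

A count of parameters suggests the answer yes. As Section~\ref{sec:spinors} explains, two meromorphic sections $s_1,s_2$ of a square root of the canonical bundle give a null curve, written in an affine chart, as soon as the differentials $s_1^2,\ s_1s_2,\ s_2^2$ are exact. Exactness imposes a number of conditions that depends only on $g$ and on the number of poles, while the number of parameters grows with the orders of the poles. Away from the poles, ramification means $s_1=s_2=0$, two conditions on a point of a curve. The count proves nothing, however. The conditions are quadratic, and once $s_1^2$ is exact they have the useless solutions in which $s_2$ is a constant multiple of $s_1$; these give branched covers of lines. The task is to find solutions without common zeros and with well-behaved poles.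

We now state the results. Let $K$ be the canonical bundle of $M$. A \emph{theta characteristic} on $M$ is a holomorphic line bundle $S$ with $S^2\cong K$; one exists because $\deg K$ is even and the Jacobian is a divisible group. The \emph{gonality} $\mathrm{gon}(M)$ is the least degree of a nonconstant holomorphic map $M\to\mathbf P^1$. We say that a null curve \emph{is a line} if it maps $M$ isomorphically onto a line.

\begin{theorem}\label{thm:main}
Every compact Riemann surface $M$ has an unramified null curve $M\to Q^3$.
\end{theorem}

\begin{theorem}\label{thm:refined}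
\begin{enumerate}
\item[(1)] Every unramified null curve $\gamma\colon M\to Q^3$ determines canonically a theta characteristic $S_\gamma$ on $M$, defined in Section~\ref{sec:theta}.
\item[(2)] Let $g\ge1$. For every $M$ of genus $g$, every theta characteristic $S$ on $M$ and every $d\ge56g+6$, there is an unramified null curve $\gamma\colon M\to Q^3$ of degree $d$ with $S_\gamma\cong S$.
\item[(3)] If $\gamma\colon M\to Q^3$ is an unramified null curve of degree $d$ that is not a line, then $d\ge\mathrm{gon}(M)+3$.
\end{enumerate}
\end{theorem}

\begin{remark}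
For general $M$ of genus $g$ one has $\mathrm{gon}(M)=\lfloor(g+3)/2\rfloor$ by Brill--Noether theory. By (3), any bound that replaces $56g+6$ in (2) and is valid for all $M$ must therefore grow at least linearly in $g$. We do not claim that the constant $56$ is sharp. This remark is not used below.
\end{remark}

All nondegenerate quadratic forms on $\mathbf C^5$ are equivalent, so we fix coordinates with
\begin{equation}\label{eq:form}
\langle X,X\rangle=X_0X_4-X_1X_3+X_2^2 .
\end{equation}
For $g=0$ the null line $u\mapsto[1:u:0:0:0]$ proves Theorem~\ref{thm:main}. For $g\ge1$ Theorem~\ref{thm:main} follows from the existence statement in Theorem~\ref{thm:refined}(2).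

Section~\ref{sec:spinors} turns pairs of sections into null curves. Section~\ref{sec:plan} explains the perturbation argument and carries out its key step on an elliptic curve. Sections~\ref{sec:setup}--\ref{sec:construction} contain the general construction, Section~\ref{sec:theta} treats $S_\gamma$, and Section~\ref{sec:lower} proves the lower bound.

\section{Null curves from pairs of spinors}\label{sec:spinors}

A point of $Q^3$ with $X_0\ne0$ can be written $X=(1,u,y,v,uv-y^2)$. For a curve of this form, \eqref{eq:form} gives $\langle X',X'\rangle=-(u'v'-y'^2)$, so the curve is null exactly when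
\[
du\,dv=(dy)^2 .
\]
Thus $[du:dy:dv]$ moves on the conic $ac=b^2$, which is parametrized by $(s_1^2,s_1s_2,s_2^2)$. This suggests the following data. Let $S$ be a theta characteristic, with a fixed isomorphism $S^2\cong K$, so that the product of two sections of $S$ is a differential. We call meromorphic sections of $S$ \emph{spinors}, and look for spinors $s_1,s_2$ whose three products are exact. Near a point with coordinate $z$, the bundle $S$ has a frame $\sigma$ with $\sigma^2=dz$.

At a point where $s_1,s_2$ are holomorphic, immersion is easy to read off. At a pole the curve passes through the hyperplane $X_0=0$, and whether it is immersed there depends on the leading terms and their possible cancellation. The next proposition lists pole types for which it is.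

\begin{proposition}\label{prop:spinors}
Let $s_1,s_2$ be meromorphic sections of $S$ with $s_1\not\equiv0$ and
\[
s_1^2=du,\qquad s_1s_2=dy,\qquad s_2^2=dv
\]
for meromorphic functions $u,y,v$ on $M$. Then $\gamma=[X]$ with $X=(1,u,y,v,uv-y^2)$ extends to a null curve $M\to Q^3$. Let $m_x$ be the pole order of the vector $X$ at $x$, that is, the least $m$ for which $z^mX$ is holomorphic at $x$, where $z$ is a coordinate centered at $x$. Then $\gamma$ is an immersion at $x$ in each of the following cases, with the stated $m_x$:
\begin{enumerate}
\item[(a)] $s_1,s_2$ are holomorphic at $x$ and not both zero there; $m_x=0$.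
\item[(b)] One of $s_1,s_2$ has a pole of order $n\ge2$ at $x$, and the other is holomorphic and nonzero at $x$; $m_x=2n-1$.
\item[(c)] One of $s_1,s_2$ has a pole of order $n\ge2$ at $x$, and the other a simple pole; $m_x=2n$.
\end{enumerate}
If every $x\in M$ falls under {\rm(a)--(c)}, then $\gamma$ is unramified of degree $\sum_xm_x$.
\end{proposition}

\begin{proof}
A meromorphic map from a Riemann surface to $\mathbf P^4$ extends holomorphically. The extension lies in $Q^3$ and is nonconstant because $u$ is. Since $u'v'=y'^2$, we have $\langle X',X'\rangle=0$ away from the poles, so $\gamma$ is null by continuity. The vector $X$ is a meromorphic section of $\gamma^*\mathcal O(-1)$ with divisor $-\sum_xm_xx$, so $\deg\gamma=\sum_x m_x$.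

For the local statements let $z$ be a coordinate centered at $x$ and $\sigma$ a frame with $\sigma^2=dz$. Exchanging $(s_1,u)$ with $(s_2,v)$ exchanges the coordinates $X_1$ and $X_3$, so in (b) and (c) we may assume that $s_1$ has the pole of order $n$. Below, $A,B$ are holomorphic functions with values $A_0,B_0\ne0$ at $z=0$.

\emph{Case} (a). The functions $u,y,v$ are holomorphic at $x$. So $X$ is holomorphic with first entry $1$, and $X'$ has first entry $0$ and next entries $(u',y',v')$, the coefficients of $(s_1^2,s_1s_2,s_2^2)\ne0$. Hence $X\wedge X'\neq0$.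

\emph{Case} (b). Write $s_1=z^{-n}A\sigma$ and $s_2=B\sigma$. Integrating leading terms,
\[
u=z^{1-2n}(u_0+\cdots),\quad u_0=\frac{-A_0^2}{2n-1};\qquad
y=z^{1-n}(y_0+\cdots),\quad y_0=\frac{-A_0B_0}{n-1};
\]
and $v=v(0)+B_0^2z+\cdots$. Dividing $X$ by $u$ gives
\[
\Big(O(z^{2n-1}),\,1,\,O(z^n),\,O(z^{2n-1}),\,v-\frac{y^2}{u}\Big),\qquad \frac{y^2}{u}=\frac{y_0^2}{u_0}z+\cdots,
\]
which is holomorphic, so $m_x=2n-1$. The second entry is constantly $1$, and the derivative of the last entry at $0$ is
\[
B_0^2-\frac{y_0^2}{u_0}=B_0^2\Big(1+\frac{2n-1}{(n-1)^2}\Big)=B_0^2\,\frac{n^2}{(n-1)^2}\ne0 .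
\]
So $\gamma$ is an immersion at $x$.

\emph{Case} (c). Write $s_1=z^{-n}A\sigma$ and $s_2=z^{-1}B\sigma$. Now
\[
u\sim\frac{-A_0^2}{2n-1}\,z^{1-2n},\qquad y\sim\frac{-A_0B_0}{n}\,z^{-n},\qquad v\sim-B_0^2\,z^{-1},
\]
and therefore $uv-y^2=z^{-2n}(w_0+\cdots)$ with
\[
w_0=A_0^2B_0^2\Big(\frac1{2n-1}-\frac1{n^2}\Big)=A_0^2B_0^2\,\frac{(n-1)^2}{n^2(2n-1)}\ne0 .
\]
The other entries of $X$ have poles of order less than $2n$, so $m_x=2n$. Dividing $X$ by $uv-y^2$ gives a holomorphic vector whose last entry is $1$ and whose second entry is $u/(uv-y^2)=cz+\cdots$ with $c\ne0$. Again $\gamma$ is an immersion at $x$.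
\end{proof}

Some of the excluded cases show why the hypotheses are there. At a common zero of holomorphic $s_1,s_2$ the differentials $du,dy,dv$ all vanish, hence so does $X'$, and $\gamma$ is ramified. In (b) the value $n=1$ cannot occur, since then $s_1s_2$ has a nonzero residue. In (c) with $n=1$ the coefficient $w_0$ is zero and the computation breaks down.

\begin{example}\label{ex:rational}
Let $M=\mathbf P^1$, $S=\mathcal O(-1)$, and $\sigma^2=dz$ on $\mathbf C$. For $k\ge1$ take $s_1=\sigma$ and $s_2=z^k\sigma$. Then we may take
\[
X=\Big(1,\;z,\;\frac{z^{k+1}}{k+1},\;\frac{z^{2k+1}}{2k+1},\;\frac{k^2\,z^{2k+2}}{(2k+1)(k+1)^2}\Big).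
\]
Every point of $\mathbf C$ falls under (a). At $\infty$ put $\zeta=1/z$ and $\tau^2=d\zeta$; since $dz=-\zeta^{-2}d\zeta$, the frame $\sigma$ is a constant multiple of $\zeta^{-1}\tau$. So $s_1$ has a simple pole and $s_2$ a pole of order $k+1\ge2$, which is case (c). We obtain an unramified rational null curve of degree $2k+2$, hence of every even degree $\ge4$. For $k=1$ it is a rational normal quartic.
\end{example}

\section{The plan, and its key step on an elliptic curve}\label{sec:plan}

\subsection{Perturbing a degenerate pair}\label{sec:perturb}
Let $g\ge1$. What is missing compared with Example~\ref{ex:rational} is control of the periods. We use the following standard fact.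

\begin{itemize}
\item[(Q)] Fewer than $m$ homogeneous polynomials of positive degree on $\mathbf C^m$ have a common zero other than $0$.
\end{itemize}

With (Q) it is easy to find a first spinor $s_1$, with a pole at a single point $p$, for which $s_1^2$ is exact. Let $Z$ be its zero set. The second spinor $s_2$ will have its main pole at another point $q$. It must satisfy
\begin{itemize}
\item linear conditions: $s_1s_2$ is exact;
\item open conditions: $s_2\ne0$ on $Z$, and $s_2$ has the right pole orders at $p$ and $q$ (and $s_2(p)\ne0$ if it is holomorphic there);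
\item quadratic conditions: $s_2^2$ is exact.
\end{itemize}
The quadratic conditions can again be solved with (Q), but (Q) gives no control over the open ones. We therefore use (Q) to find a spinor $\beta$ that is as bad as possible: $s_1\beta$ and $\beta^2$ are exact, but $\beta$ vanishes on all of $Z$ and at $p$. Then we put $s_2=\beta+et$ with a small parameter $e\ne0$ and with $s_1t$ exact. The class of $s_2^2$ is
\[
[s_2^2]=[\beta^2]+2e[\beta t]+e^2[t^2]=e\,\big(2[\beta t]+e[t^2]\big).
\]
After division by $e$ the equation becomes linear at $e=0$. Since $\beta=0$ on $Z$, we have $s_2=et$ on $Z$, so the open conditions on $Z$ concern $t$ alone; the same will hold at $p$. If $t\mapsto[\beta t]$ is surjective onto $H^1(M;\mathbf C)$ even when $[s_1t]$, the values of $t$ on $Z$ and the leading coefficient of $t$ at $p$ are prescribed, then the implicit function theorem solves the problem. This joint surjectivity is the key step.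

\subsection{A model}\label{sec:model}
Here is a simple case in which the key step is visible: one linear map $t\mapsto[\beta t]$, on an elliptic curve, with $S$ trivial. Let $M=\mathbf C/\Omega$ with $\sigma^2=dz$, let $q=0$, and let $\beta=\wp\,\sigma$. Let $T_N$ be the space of elliptic functions that are holomorphic off $0$ and have a pole of order at most $N$ at $0$; a function $t\in T_N$ stands for the spinor $t\sigma$. When is
\[
T_N\to H^1(M;\mathbf C)\cong\mathbf C^2,\qquad t\mapsto[\wp\,t\,dz],
\]
surjective? (A meromorphic differential with zero residues has a class in $H^1(M;\mathbf C)$; see Section~\ref{sec:facts}.)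

\emph{By hand.} The classes of $dz$ and $\wp\,dz$ form a basis of $H^1(M;\mathbf C)$: if $(a+b\wp)dz=dh$, then $h$ has at most one simple pole, so $h$ is constant and $a=b=0$. From $\wp'^2=4\wp^3-g_2\wp-g_3$ and $\wp''=6\wp^2-\frac{1}{2}g_2$ we get
\[
(\wp\wp')'=\wp'^2+\wp\wp''=10\wp^3-\tfrac32g_2\wp-g_3 ,
\]
so modulo exact differentials
\[
\wp^2dz\equiv\tfrac1{12}g_2\,dz,\qquad \wp\wp'dz\equiv0,\qquad \wp^3dz\equiv\big(\tfrac3{20}g_2\wp+\tfrac1{10}g_3\big)dz .
\]
The functions $1,\wp,\wp',\wp^2$ span $T_4$, and the first three span $T_3$. As $g_2,g_3$ are not both zero, the map is surjective for $N=4$. For $N=3$ it is surjective if and only if $g_2\ne0$.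

\emph{By duality.} In general such a computation is not available, but the following argument is not special to elliptic curves. Let $N\ge4$ and let a linear functional $\lambda$ on $H^1(M;\mathbf C)$ annihilate the image. Represent it as $\lambda[\eta]=\int_M\alpha\wedge\eta$ with $\alpha$ smooth and closed, vanishing near $0$. For all $t\in T_N$ we have $\int_M\alpha\wedge\wp\,t\,dz=0$. By Serre duality $\wp\,\alpha^{0,1}=\bar\partial r$ for a smooth function $r$ that is holomorphic near $0$ and vanishes there to order at least $N$. On the universal cover of $M\setminus\{0\}$ write the pullback of $\alpha$ as $df$, with $f=0$ on one component of the preimage of a small punctured disc about $0$, and put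
\[
\hat r=r-f\wp .
\]
Then $\hat r$ is holomorphic. Going around a loop adds to it a constant multiple of $\wp$. So $w=\hat r\wp'-\hat r'\wp$ is single-valued on $M\setminus\{0\}$. Near $0$ the function $f$ is locally constant, so $w=r\wp'-r'\wp$ there, and this vanishes to order at least $N-3\ge1$. Hence $w$ is a holomorphic function on $M$ with a zero, so $w=0$ and $\hat r=a\wp$ with a constant $a$. On the component where $f=0$ this says $r=a\wp$, where $r$ vanishes at $0$ and $\wp$ has a pole; so $a=0$ and $\hat r=0$. Now $f\wp=r$ is single-valued, so $f$ is single-valued, $\alpha$ is exact, and $\lambda=0$.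

The bound $N\ge4$ agrees with the computation by hand. When $g_2=0$ and $N=3$, some $\lambda\ne0$ annihilates the image, and for it $w$ is a nonzero constant.

In the general case the functional has a second term, involving $[s_1t]$. This gives a second multivalued coefficient, and a Wronskian of order three replaces $w$. The conditions at $p$ and on $Z$ allow poles of $r$ there, which must be counted. Finally, $[s_1t]$ lies in the cohomology of a punctured surface, and the resulting residue term at $p$ must be eliminated.

\section{The first spinor, the linear conditions, and the degenerate spinor}\label{sec:setup}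

From here to the end of Section~\ref{sec:construction} we fix $M$ of genus $g\ge1$, a theta characteristic $S$, and a point $p\in M$. Fix a coordinate $z$ centered at $p$ and a frame $\sigma$ of $S$ near $p$ with $\sigma^2=dz$. For a meromorphic section $t=\big(\sum_jc_jz^j\big)\sigma$ near $p$ we write $c_j(t)=c_j$.

\subsection{Classes of meromorphic differentials}\label{sec:facts}
Let $F\subset M$ be finite and let $\eta$ be a meromorphic differential with poles in $F$. It has a class in $H^1(M\setminus F;\mathbf C)$. If this class is zero, then $\eta=dh$ with $h$ holomorphic on $M\setminus F$, and $h$ is meromorphic on $M$ because $dh$ is. If all residues of $\eta$ vanish, then near each point of $F$ there is a meromorphic primitive $h$ of $\eta$. With a cutoff function $\chi$ supported in small discs about $F$ and equal to $1$ near $F$, the form $\tilde\eta=\eta-d(\chi h)$ is smooth and closed on $M$; its class is $[\eta]\in H^1(M;\mathbf C)$. The restriction $H^1(M;\mathbf C)\to H^1(M\setminus F;\mathbf C)$ is injective, since loops can be moved off $F$, and it maps this class to that of $\eta$. So vanishing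 of $[\eta]$ can be tested in either space. Recall $\dim H^1(M;\mathbf C)=2g$.

\subsection{Choice of $s_1$ and $q$}
By Riemann--Roch, $\dim H^0(S((2g+1)p))\ge3g+1-g=2g+1$. For $s$ in this space, $s^2$ has no pole off $p$, so its residue at $p$ is zero and it has a class in $H^1(M;\mathbf C)$. The condition $[s^2]=0$ consists of $2g$ homogeneous quadratic equations. By (Q) it has a solution $s_1\ne0$, and
\[
s_1^2=du
\]
with $u$ meromorphic, nonconstant, and holomorphic off $p$. Hence $u$ has a pole at $p$, and so does $s_1$. Let $n\ge1$ be the pole order of $s_1$; then $\deg u=2n-1$. A function of degree $1$ would make $M$ rational, so $g\ge1$ gives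
\[
2\le n\le2g+1 .
\]
The condition $n\ge2$ is what Proposition~\ref{prop:spinors} needs at $p$. Let $Z$ be the zero set of $s_1$. Then $p\notin Z$ and
\[
|Z|\le\deg S+n=g-1+n\le3g .
\]
Choose $q\in M\setminus(Z\cup\{p\})$, so that $s_1$ is holomorphic and nonzero at $q$.

\subsection{Spaces for the second spinor}
To reach degrees of both parities we use cases (b) and (c) of Proposition~\ref{prop:spinors} at $p$, distinguished by $\varepsilon\in\{0,1\}$. Fix $\varepsilon$ and put $T_N=T_N^\varepsilon$, where
\[
T^0_N=H^0(S(Nq)),\qquad T^1_N=\{t\in H^0(S(Nq+p)) : c_0(t)=0\}.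
\]
Thus $t\in T_N$ may have a pole of order up to $N$ at $q$ and, if $\varepsilon=1$, a simple pole at $p$. Let
\[
\ell_p(t)=c_{-\varepsilon}(t)
\]
be the leading coefficient at $p$ (it may be zero).

\emph{Dimension.} By Riemann--Roch $\dim H^0(S(Nq))\ge N$ and $\dim H^0(S(Nq+p))\ge N+1$, so $\dim T_N\ge N$ in both cases. For $N\ge g+1$,
\begin{equation}\label{eq:dim}
\dim T_N=N .
\end{equation}
Indeed $\deg S(Nq-p)=g+N-2\ge2g-1$, so $H^1$ vanishes for $S(Nq-p)$, $S(Nq)$ and $S(Nq+p)$, and their spaces of sections have dimensions $N-1$, $N$, $N+1$. The first two dimensions differ, so some section of $S(Nq)$ is nonzero at $p$. Hence the condition $c_0=0$ on $H^0(S(Nq+p))$ is nontrivial.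

\emph{Residues.} For $t,t'\in T_N$ the differential $tt'$ has poles in $\{p,q\}$ and zero residue at $p$: for $\varepsilon=1$ the residue is $c_{-1}(t)c_0(t')+c_0(t)c_{-1}(t')=0$, which is why we imposed $c_0=0$. By the residue theorem it also has zero residue at $q$. So $[tt']\in H^1(M;\mathbf C)$. By contrast, $s_1t$ may have a residue at $p$, and its class lies in
\[
H'=H^1(M\setminus\{p,q\};\mathbf C),\qquad\dim H'=2g+1 .
\]

The linear conditions of Section~\ref{sec:perturb} and the open conditions on $Z$ and at $p$ are recorded by the linear maps
\[
\Lambda\colon T_N\to H',\quad\Lambda(t)=[s_1t];\qquad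
E\colon T_N\to\bigoplus_{x\in Z}S_x\oplus\mathbf C,\quad E(t)=\big((t(x))_{x\in Z},\ \ell_p(t)\big).
\]
We want $s_2\in T_N$ with $\Lambda(s_2)=0$, $[s_2^2]=0$, all components of $E(s_2)$ nonzero, and a pole of order exactly $N$ at $q$.

\subsection{Choice of $\beta$}
Let $N_0=7g+3$. On $T_{N_0}$ the kernel of $\Lambda\oplus E$ has dimension at least
\[
(7g+3)-(2g+1)-(3g+1)=2g+1 .
\]
By (Q) it contains some $\beta\neq0$ satisfying the $2g$ quadratic equations $[\beta^2]=0$ in $H^1(M;\mathbf C)$. Since $E(\beta)=0$ (and $c_0(\beta)=0$ if $\varepsilon=1$), $\beta$ is holomorphic off $q$ and vanishes at $p$ and on $Z$. As $\beta^2=dh$ with $h$ nonconstant and holomorphic off $q$, $\beta$ has a pole at $q$; its order is at most $N_0$. Since $s_1\neq0$ has no pole at $q$, $\beta$ and $s_1$ are linearly independent.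

\section{The surjectivity lemma}\label{sec:lemma}

\begin{lemma}\label{lem:key}
Put $N_1=N_0+19g-1=26g+2$. For every $N\ge N_1$ the linear map
\[
T_N\to H^1(M;\mathbf C)\oplus H'\oplus\Big(\bigoplus_{x\in Z}S_x\oplus\mathbf C\Big),\qquad t\mapsto\big([\beta t],\,\Lambda(t),\,E(t)\big),
\]
is surjective.
\end{lemma}

The proof follows the model of Section~\ref{sec:model}. Besides Serre duality it uses the following standard fact.
\begin{itemize}
\item[(PD)] If $X$ is a compact Riemann surface minus a finite set, then $([\alpha],[\eta])\mapsto\int_X\alpha\wedge\eta$ is a perfect pairing $H^1_c(X;\mathbf C)\times H^1(X;\mathbf C)\to\mathbf C$ of finite-dimensional de Rham cohomology spaces.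
\end{itemize}

\subsection{Wronskians}
For three local sections $f_i\sigma$ of $S$, with a local frame $\sigma$ and a local coordinate $z$ on a Riemann surface, put
\[
\mathrm{Wr}=\det\big(f_i^{(j)}\big)_{1\le i\le3,\ 0\le j\le2} .
\]
The same definition applies to sections of the pullback of $S$ to a covering.
\begin{itemize}
\item[(W1)] \emph{$\mathrm{Wr}$ is a section of $S^3K^3$.} If $\sigma=h\sigma_1$, then the coefficients in the frame $\sigma_1$ are $hf_i$. Their matrix arises from that of the $f_i$ by a triangular matrix of column operations with diagonal $(h,h,h)$, so the determinant is multiplied by $h^3$, while $\sigma_1^3=h^{-3}\sigma^3$. If $\zeta$ is another coordinate, then $\frac{d}{dz}=\zeta'\frac{d}{d\zeta}$ with $\zeta'=d\zeta/dz$. The matrix for $z$ arises from that for $\zeta$ by a triangular matrix of column operations with diagonal $(1,\zeta',\zeta'^2)$, so $\mathrm{Wr}_z=\zeta'^3\,\mathrm{Wr}_\zeta$ and $\mathrm{Wr}_z\,dz^3=\mathrm{Wr}_\zeta\,d\zeta^3$.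
\item[(W2)] \emph{If the $f_i$ are meromorphic at $x$, then $\mathrm{ord}_x\mathrm{Wr}\ge\sum_i\mathrm{ord}_xf_i-3$.} Each term of the determinant is a product in which derivatives of orders $0,1,2$ occur once each, and each differentiation lowers the order by at most one.
\item[(W3)] \emph{On a connected Riemann surface let $f_1,f_2,f_3$ be holomorphic sections of a line bundle with $\mathrm{Wr}(f_1,f_2,f_3)\equiv0$ and $f_2,f_3$ linearly independent. Then $f_1=af_2+bf_3$ with constants $a,b$.} Indeed, in local frames, $f_2f_3'-f_2'f_3=-f_3^2\,(f_2/f_3)'\not\equiv0$. On a small disc where this function has no zero, expanding $\mathrm{Wr}(\phi,f_2,f_3)=0$ along the row of $\phi$ gives a regular linear differential equation of second order for $\phi$, whose solution space has basis $f_2,f_3$. Since $f_1$ is a solution, $f_1=af_2+bf_3$ on this disc, hence everywhere by the identity theorem.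
\end{itemize}

\subsection{Proof of Lemma~\ref{lem:key}}
Let $(\lambda,\mu,(b_x)_{x\in Z},b_p)$ be a linear functional that annihilates the image:
\begin{equation}\label{eq:annihilate}
\lambda[\beta t]+\mu[s_1t]+\sum_{x\in Z}b_x(t(x))+b_p\,\ell_p(t)=0\qquad\text{for all }t\in T_N .
\end{equation}
We show that it is zero.

\medskip
\noindent\textbf{Step 1: a $\bar\partial$-equation.}
By (PD) on $M$ there is a closed smooth $1$-form $\alpha_\beta$ on $M$ with $\lambda[\eta]=\int_M\alpha_\beta\wedge\tilde\eta$ for every smooth closed representative $\tilde\eta$. By (PD) on $M\setminus\{p,q\}$ there is a closed $1$-form $\alpha_s$ with compact support in $M\setminus\{p,q\}$ and $\mu[\eta]=\int\alpha_s\wedge\eta$. We may subtract from these forms differentials $d(\chi f)$, where $f$ is a primitive on a small disc and $\chi$ is a cutoff supported in the disc and equal to $1$ near its center. Doing this around $p$, $q$ and the points of $Z$ for $\alpha_\beta$, and around the points of $Z$ for $\alpha_s$, we may assume that $\alpha_\beta$ and $\alpha_s$ vanish near $p$, $q$ and $Z$. If $\eta$ is meromorphic with poles in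 $\{p,q\}$ and zero residues, a smooth representative is $\tilde\eta=\eta-d(\chi h)$ with $\chi h$ supported where $\alpha_\beta=0$. So
\[
\lambda[\eta]=\int_M\alpha_\beta\wedge\eta
\]
as well.

To get rid of the evaluation terms, test \eqref{eq:annihilate} first on
\[
T^\circ=H^0\big(S(Nq-np-Z)\big) ,
\]
where $Z$ also denotes the reduced divisor $\sum_{x\in Z}x$. Since $n\ge1$, these sections vanish at $p$; so $T^\circ\subset T_N$, and $E=0$ on $T^\circ$. Hence $\int_M\theta\wedge t=0$ for all $t\in T^\circ$, where
\[
\theta=(\alpha_\beta\,\beta+\alpha_s\,s_1)^{0,1};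
\]
only $(0,1)$-parts matter because $\beta t$ and $s_1t$ are of type $(1,0)$. The forms $\alpha_\beta,\alpha_s$ vanish near the poles of $\beta$ and $s_1$, so $\theta$ is smooth. As it vanishes near $p,q,Z$, it is a smooth $(0,1)$-form with values in
\[
B=S(np+Z-Nq) .
\]
Serre duality says that a smooth $B$-valued $(0,1)$-form is $\bar\partial$ of a smooth section of $B$ if and only if its integral against every element of $H^0(KB^{-1})$ vanishes. Here $KB^{-1}=S(Nq-np-Z)$. Hence there is a smooth section $r$ of $B$ with
\[
\bar\partial r=\theta .
\]
Viewed as a section of $S$, $r$ is smooth off $\{p\}\cup Z$. Near $p,q,Z$ it is meromorphic, of order at least $N$ at $q$, at least $-n$ at $p$, and at least $-1$ at the points of $Z$.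

\medskip
\noindent\textbf{Step 2: monodromy.}
Let $M^*=M\setminus(\{p,q\}\cup Z)$ and let $\pi\colon\tilde M\to M^*$ be its universal cover. Let $D_q$ be a small disc about $q$ on which $\alpha_\beta=\alpha_s=0$, and let $\tilde U$ be a component of $\pi^{-1}(D_q\setminus\{q\})$. Write $\pi^*\alpha_\beta=df_\beta$ and $\pi^*\alpha_s=df_s$. Both functions are constant on $\tilde U$, and we normalize them to be $0$ there. Put
\[
\hat r=\pi^*r-f_\beta\,\pi^*\beta-f_s\,\pi^*s_1 .
\]
Since $\beta,s_1$ are holomorphic on $M^*$, $\bar\partial\hat r=\pi^*\theta-(df_\beta)^{0,1}\pi^*\beta-(df_s)^{0,1}\pi^*s_1=0$. For a deck transformation $\delta$ we have $f_\beta\circ\delta=f_\beta+a_\beta(\delta)$ and $f_s\circ\delta=f_s+a_s(\delta)$ with constants $a_\beta(\delta),a_s(\delta)$, so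
\begin{equation}\label{eq:monodromy}
\delta^*\hat r=\hat r-a_\beta(\delta)\,\pi^*\beta-a_s(\delta)\,\pi^*s_1 .
\end{equation}

\medskip
\noindent\textbf{Step 3: $\hat r=0$.}
By \eqref{eq:monodromy} a deck transformation changes $\hat r$ by a combination of $\pi^*\beta$ and $\pi^*s_1$ with constant coefficients, which does not change the determinant $w=\mathrm{Wr}(\hat r,\pi^*\beta,\pi^*s_1)$. So $w$ descends to a holomorphic section of $S^3K^3$ over $M^*$. On each component of the preimage of a small punctured disc about a puncture, $f_\beta$ and $f_s$ are constant; there $w=\mathrm{Wr}(r,\beta,s_1)$. Hence $w$ is meromorphic on $M$, and (W2) bounds its order: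
\[
\begin{array}{c|ccc|c}
\text{point} & \mathrm{ord}\,r & \mathrm{ord}\,\beta & \mathrm{ord}\,s_1 & \mathrm{ord}\,w\\ \hline
q & \ge N & \ge-N_0 & 0 & \ge N-N_0-3\\
p & \ge-n & \ge1 & -n & \ge-2n-2\\
x\in Z & \ge-1 & \ge1 & \ge1 & \ge-2
\end{array}
\]
Suppose $w\not\equiv0$. Since $\deg S^3K^3=9(g-1)$, adding up the orders gives
\[
9(g-1)\ge(N-N_0-3)-(2n+2)-2|Z| .
\]
With $n\le2g+1$ and $|Z|\le3g$ this yields
\[
N\le N_0+9g-4+2n+2|Z|\le N_0+9g-4+(4g+2)+6g=N_0+19g-2<N_1 ,
\]
a contradiction. So $w\equiv0$. By (W3) on the connected surface $\tilde M$, applied with the linearly independent sections $\pi^*\beta,\pi^*s_1$,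
\[
\hat r=a\,\pi^*\beta+b\,\pi^*s_1,\qquad a,b\in\mathbf C .
\]
On $\tilde U$ we have $\hat r=\pi^*r$, so $r=a\beta+bs_1$ on $D_q\setminus\{q\}$. At $q$ the section $r$ has order at least $N\ge1$, while $\beta$ has negative order and $s_1$ has order $0$. Hence $a=b=0$ and $\hat r=0$.

\medskip
\noindent\textbf{Step 4: removing $\lambda$.}
Now \eqref{eq:monodromy} reads $a_\beta(\delta)\beta+a_s(\delta)s_1=0$, so $a_\beta(\delta)=a_s(\delta)=0$ for all $\delta$. Thus $f_\beta,f_s$ descend to functions $F_\beta,F_s$ on $M^*$ with $\alpha_\beta=dF_\beta$ and $\alpha_s=dF_s$. They are locally constant near $p$, $q$, $Z$ and zero near $q$, so they extend smoothly to $M$. In particular $\lambda[\eta]=\int_MdF_\beta\wedge\tilde\eta=0$ for all classes, that is, $\lambda=0$.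

\medskip
\noindent\textbf{Step 5: removing $\mu$ and the evaluations.}
Let $F_s\equiv\kappa$ near $p$. If $\kappa=0$, then $F_s$ has compact support in $M\setminus\{p,q\}$ and $\mu=0$. In general, let $\eta$ be meromorphic with poles in $\{p,q\}$. Stokes' theorem on the complement of small discs about $p$ and $q$ gives
\[
\mu[\eta]=\int dF_s\wedge\eta=-2\pi i\,\kappa\,\mathrm{Res}_p\eta ,
\]
because $F_s=0$ near $q$. So \eqref{eq:annihilate} becomes
\begin{equation}\label{eq:residual}
-2\pi i\,\kappa\,\mathrm{Res}_p(s_1t)+\sum_{x\in Z}b_x(t(x))+b_p\,\ell_p(t)=0\qquad\text{for all }t\in T_N .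
\end{equation}
Since $N\ge N_1\ge6g+1\ge g+n+|Z|$, we have $\deg S(Nq-np-Z)\ge2g-1$, so $H^1(S(Nq-np-Z))=0$. Hence there are sections $t$ of $S(Nq+\varepsilon p)$ with arbitrarily prescribed coefficients $c_{-\varepsilon}(t),\dots,c_{n-1}(t)$ at $p$ and arbitrarily prescribed values on $Z$.

First take $t|_Z=0$, $c_{n-1}(t)=1$ and $c_j(t)=0$ for $j<n-1$. Because $n-1\ge1$, we have $t\in T_N$ and $\ell_p(t)=0$. As $s_1$ has a pole of order exactly $n$ at $p$, $\mathrm{Res}_p(s_1t)=c_{-n}(s_1)\ne0$. So $\kappa=0$ and $\mu=0$.

Now only the evaluation terms of \eqref{eq:residual} remain. Prescribe one component of $E(t)$ to be nonzero and the others to be zero, with $c_0(t)=0$ in addition if $\varepsilon=1$. This gives $b_x=0$ for all $x\in Z$ and $b_p=0$. \hfill$\square$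

\section{The second spinor and the null curve}\label{sec:construction}

Fix any $N\ge N_1+1$. Note $\beta\in T_{N_0}\subset T_{N_1}\subset T_{N-1}\subset T_N$, and that $T_{N-1}$ consists of the elements of $T_N$ with a pole of order at most $N-1$ at $q$.

\medskip
\noindent\textbf{Directions that move only $[\beta t]$.} By Lemma~\ref{lem:key} at level $N_1$, the map $t\mapsto[\beta t]$ sends $T_{N_1}\cap\ker(\Lambda\oplus E)$ onto $H^1(M;\mathbf C)$. So there is a subspace $U\subset T_{N_1}\cap\ker(\Lambda\oplus E)$ for which
\[
U\to H^1(M;\mathbf C),\qquad\tau\mapsto[\beta\tau],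
\]
is an isomorphism.

\medskip
\noindent\textbf{A direction with the right open conditions.} There is $s_0\in T_N$ with $\Lambda(s_0)=0$, all components of $E(s_0)$ nonzero, and a pole of order exactly $N$ at $q$. Indeed, by Lemma~\ref{lem:key} at level $N_1$, some $s_0'\in T_{N_1}$ has the first two properties. By Lemma~\ref{lem:key} at levels $N-1$ and $N$, the map $\Lambda\oplus E$ is surjective at both levels, and $\dim T_N=\dim T_{N-1}+1$ by \eqref{eq:dim}. So $\ker(\Lambda\oplus E)$ has one dimension more in $T_N$ than in $T_{N-1}$ and contains some $s_0''\in T_N\setminus T_{N-1}$. Put $s_0=s_0'+s_0''$.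

\medskip
\noindent\textbf{Solving the quadratic conditions.} Consider
\[
G\colon\mathbf C\times U\to H^1(M;\mathbf C),\qquad G(e,\tau)=2[\beta(s_0+\tau)]+e\,[(s_0+\tau)^2] .
\]
The map $G(0,\cdot)$ is an affine isomorphism. By the implicit function theorem at its zero there is a holomorphic $\tau(e)$, defined for $e$ near $0$, with $G(e,\tau(e))=0$. For small $e\ne0$ set
\[
s_2=\beta+e\,\big(s_0+\tau(e)\big)\in T_N .
\]
\begin{itemize}
\item \emph{Exactness.} $[s_2^2]=[\beta^2]+e\,G(e,\tau(e))=0$, and $[s_1s_2]=\Lambda(s_2)=0$ since $\beta,s_0,\tau(e)$ all lie in $\ker\Lambda$. So $s_1^2=du$, $s_1s_2=dy$, $s_2^2=dv$ with $u,y,v$ meromorphic on $M$.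
\item \emph{Values on $Z$ and at $p$.} $E(s_2)=e\,E(s_0)$, because $E(\beta)=E(\tau(e))=0$. So $s_2\ne0$ at every point of $Z$. At $p$, $s_2$ is holomorphic and nonzero if $\varepsilon=0$ and has a simple pole if $\varepsilon=1$.
\item \emph{Pole at $q$.} $s_2$ has a pole of order exactly $N$ at $q$, because $\beta,\tau(e)\in T_{N_1}$, $N>N_1$ and $e\ne0$. Moreover $s_1$ is holomorphic and nonzero at $q$.
\end{itemize}

Now apply Proposition~\ref{prop:spinors}. Off $p,q$ both spinors are holomorphic, and where $s_1$ vanishes $s_2$ does not: case (a). At $q$ we are in case (b) with pole order $N\ge2$. At $p$, where $s_1$ has a pole of order $n\ge2$, we are in case (b) if $\varepsilon=0$ and in case (c) if $\varepsilon=1$. Hence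
\[
\gamma=[1:u:y:v:uv-y^2]\colon M\to Q^3
\]
is an unramified null curve, which proves Theorem~\ref{thm:main}. Its degree is
\begin{align*}
d&=(2N-1)+(2n-1)=2N+2n-2 &&\text{if }\varepsilon=0,\\
d&=(2N-1)+2n=2N+2n-1 &&\text{if }\varepsilon=1.
\end{align*}
Here $N\ge26g+3$ is arbitrary, while $n\le2g+1$ is fixed and was chosen before $\varepsilon$. So every even $d\ge2(26g+3)+2(2g+1)-2=56g+6$ occurs, and every odd $d\ge56g+7$, that is, every $d\ge56g+6$. The theta characteristic $S$ was arbitrary. To complete Theorem~\ref{thm:refined}(2) it remains to define $S_\gamma$ and to show $S_\gamma\cong S$ for these curves.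

\section{The theta characteristic of an unramified null curve}\label{sec:theta}

An unramified null curve has a null tangent line at each point. We show that the variety of null lines is $\mathbf P^3$, embedded by quadrics. The resulting square root of the Plücker bundle is the source of $S_\gamma$.

\subsection{The variety of null lines}
In the Plücker coordinates $(01,02,03,04,12,13,14,23,24,34)$ on $\Lambda^2W$ define $\Phi\colon\mathbf C^4\to\Lambda^2W$ by
\[
\Phi(a,b,c,e)=(a^2,\ ab,\ b^2,\ bc-ae,\ ac,\ bc+ae,\ c^2,\ be,\ ce,\ e^2).
\]
Its ten entries form a basis of the quadratic forms in $a,b,c,e$. So up to a linear isomorphism $\Phi$ is the Veronese map; in particular $\Phi^{-1}(0)=0$, and $\Phi$ embeds $\mathbf P^3$ in $\mathbf P(\Lambda^2W)$.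

\begin{lemma}\label{lem:lines}
Let $X=(1,u,y,v,w)$ with $w=uv-y^2$, and let $\xi=(0,a^2,ab,b^2,\xi_4)$ with $\xi_4=a^2v+b^2u-2aby$. Then
\begin{equation}\label{eq:plucker}
X\wedge\xi=\Phi(a,\ b,\ ub-ya,\ yb-va).
\end{equation}
\end{lemma}

\begin{proof}
Put $c=ub-ya$ and $e=yb-va$. The coordinate $(ij)$ of $X\wedge\xi$ is $X_i\xi_j-X_j\xi_i$.
\begin{itemize}
\item $(01),(02),(03)$ are $a^2,ab,b^2$.
\item $(04)=\xi_4=ub^2-yab-yab+va^2=bc-ae$.
\item $(12)=uab-ya^2=ac$.
\item $(13)=ub^2-va^2=bc+ae$.
\item $(14)=u\xi_4-wa^2=u^2b^2-2abuy+a^2y^2=c^2$.
\item $(23)=yb^2-vab=be$.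
\item $(24)=y\xi_4-wab=a^2vy+b^2uy-aby^2-abuv=ce$.
\item $(34)=v\xi_4-wb^2=a^2v^2-2abvy+b^2y^2=e^2$.\qedhere
\end{itemize}
\end{proof}

\begin{proposition}\label{prop:lines}
The variety $\mathcal N$ of null lines equals $\Phi(\mathbf P^3)\cong\mathbf P^3$. The tautological Plücker line bundle restricts to $\mathcal O_{\mathbf P^3}(-2)$.
\end{proposition}

\begin{proof}
A null line not contained in $\{X_0=0\}$ contains a point $X=(1,u,y,v,uv-y^2)$ and is spanned by $X$ and a vector $\xi\neq0$ with $\xi_0=0$. Isotropy of $\xi$ gives $\xi_1\xi_3=\xi_2^2$, so $(\xi_1,\xi_2,\xi_3)=(a^2,ab,b^2)$ for some $a,b$. Orthogonality to $X$ reads $\xi_4-u\xi_3-v\xi_1+2y\xi_2=0$, so $\xi_4=a^2v+b^2u-2aby$. Since $\xi\ne0$, $(a,b)\neq0$. Conversely, any $u,y,v$ and $(a,b)\ne0$ give a null line in this way. By \eqref{eq:plucker} these lines lie in $\Phi(\{(a,b)\neq0\})$. They fill it: for $(a,b)\ne0$ and any $c,e$, the system $ub-ya=c$, $yb-va=e$ in $(u,y,v)$ has rank $2$, so it is solvable. Thus $\Phi(\{(a,b)\ne0\})$ is exactly the set of null lines not contained in $\{X_0=0\}$, which is open in $\mathcal N$.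

The closed variety $\mathcal N$ is homogeneous under $O(5,\mathbf C)$ by Witt's theorem. As $O(5,\mathbf C)=\{\pm1\}\times SO(5,\mathbf C)$ and $-1$ acts trivially, it is homogeneous under the connected group $SO(5,\mathbf C)$, hence irreducible. So its nonempty open subset $\Phi(\{(a,b)\ne0\})$ is dense. This subset is also dense in the closed set $\Phi(\mathbf P^3)$, so $\mathcal N=\Phi(\mathbf P^3)$. The last statement holds because $\Phi$ is quadratic.
\end{proof}

\subsection{Definition of $S_\gamma$}
Let $\gamma$ be an unramified null curve with tangent-line map $\Gamma\colon M\to\mathcal N\cong\mathbf P^3$. Let $L=\gamma^*\mathcal O(-1)$, and let $P\subset M\times W$ be the rank-$2$ bundle spanned by $f,f'$. The rule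
\[
f\otimes f\otimes\partial_z\mapsto f\wedge f'
\]
does not depend on the lift or the coordinate, and it defines an isomorphism $L^2K^{-1}\to\Lambda^2P$ because $\gamma$ is unramified. Since $\Lambda^2P$ is the pullback of the tautological Plücker bundle,
\[
L^2K^{-1}\cong\Lambda^2P\cong\Gamma^*\mathcal O(-2).
\]
Hence
\[
S_\gamma=\gamma^*\mathcal O(-1)\otimes\Gamma^*\mathcal O(1)\qquad\text{satisfies}\qquad S_\gamma^2\cong K .
\]
This is canonical: since $\mathrm{Pic}(\mathbf P^3)\cong\mathbf Z$ has no torsion, $\mathcal O(1)$ is, up to isomorphism, the unique square root on $\mathcal N$ of the dual of the tautological Plücker bundle. This proves Theorem~\ref{thm:refined}(1).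

\subsection{The curves of Section~\ref{sec:construction} satisfy $S_\gamma\cong S$}
The idea is to compare the divisors of two meromorphic sections. For such a curve,
\[
dX=\big(0,\ s_1^2,\ s_1s_2,\ s_2^2,\ u\,s_2^2+v\,s_1^2-2y\,s_1s_2\big),
\]
which is the vector $\xi$ of Lemma~\ref{lem:lines} with $(a,b)=(s_1,s_2)$. So $X\wedge dX=\Phi(\psi)$ with
\[
\psi=(s_1,\ s_2,\ us_2-ys_1,\ ys_2-vs_1).
\]
Hence $[\psi]=\Gamma$, and $\psi$ is a meromorphic section of $S\otimes\Gamma^*\mathcal O(-1)\subset S\otimes\mathbf C^4$. To find its order at $x$, write $X=z^{-m_x}f$ with a coordinate $z$ centered at $x$ and $f(x)\ne0$. Since $\gamma$ is an immersion, $X\wedge X'=z^{-2m_x}f\wedge f'$ has order exactly $-2m_x$. As $\Phi$ is homogeneous quadratic with $\Phi^{-1}(0)=0$, the order of $\Phi(\psi)$ is twice that of $\psi$, so $\mathrm{ord}_x\psi=-m_x$. On the other hand, $X$ is a meromorphic section of $\gamma^*\mathcal O(-1)$ with the same divisor $-\sum_xm_xx$. Two line bundles having meromorphic sections with equal divisors are isomorphic, so $S\otimes\Gamma^*\mathcal O(-1)\cong\gamma^*\mathcal O(-1)$, that is, $S\cong S_\gamma$.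 This completes the proof of Theorem~\ref{thm:refined}(2).

\section{The lower bound for the degree}\label{sec:lower}

We prove Theorem~\ref{thm:refined}(3). The idea is to project $\gamma$ to $\mathbf P^1$ using the linear forms $\langle\cdot,\xi\rangle$ with $\xi$ in the plane of a tangent line of $\gamma$ itself: nullness makes all these forms vanish to order at least three at the point of tangency.

Let $\gamma$ be an unramified null curve of degree $d$ that is not a line. First, $\gamma(M)$ is not contained in a line: otherwise $\gamma$ would be an unramified covering of $\mathbf P^1$, hence an isomorphism onto a line.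

Let $f$ be a local lift near a point $z=0$ and let $P_0=\mathrm{span}(f(0),f'(0))$. Differentiating $\langle f,f\rangle=0$ gives $\langle f,f'\rangle=0$. Differentiating this gives $\langle f,f''\rangle=-\langle f',f'\rangle=0$, and differentiating $\langle f',f'\rangle=0$ gives $\langle f',f''\rangle=0$. Therefore the functions
\[
\langle f(z),f(0)\rangle\quad\text{and}\quad\langle f(z),f'(0)\rangle
\]
and their first two derivatives vanish at $z=0$: both vanish to order at least $3$.

We claim that the sections $\langle\cdot,\xi\rangle$, $\xi\in P_0$, of $\gamma^*\mathcal O(1)$ form a two-dimensional space. Otherwise $\langle f,\xi\rangle\equiv0$ for some $0\ne\xi\in P_0$, for every local lift $f$ of $\gamma$. Since $P_0$ is totally isotropic, $\xi$ is a null vector, and $h=f\bmod\xi$ takes values in $\xi^\perp/\xi$, a $3$-space with a nondegenerate form. The vectors $h,h'$ span an isotropic subspace, which has dimension at most $1$, so $h\wedge h'\equiv0$. Also $h\not\equiv0$ because $\gamma$ is nonconstant. Hence $[h]$ is constant, and $\gamma(M)$ lies in the line spanned by $\xi$ and a lift of $h$, a contradiction.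

So we have a two-dimensional space of sections of a line bundle of degree $d$ with a base point of multiplicity at least $3$. After removal of base points it defines a nonconstant map $M\to\mathbf P^1$ of degree at most $d-3$. Hence $\mathrm{gon}(M)\le d-3$. \hfill$\square$

\begin{remark}
For $g=0$ the bound says that an unramified rational null curve that is not a line has degree at least $4$, in agreement with $\mathcal M_2(0)=\mathcal M_3(0)=\varnothing$. By Example~\ref{ex:rational} with $k=1$, the bound is attained in this case.
\end{remark}

\begin{thebibliography}{1}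
\bibitem{book} A printed mathematics book (source of the question).
\end{thebibliography}
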